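# Non-crossing cyclic words and hypersurfaces of degree $2n$ without two-point lines

## 1. A cyclic word and the hypersurface it defines

Write the word
$$1,1,1,2,2,2,3,3,3$$
around a circle. Draw a chord between any two places that carry the same letter. Two chords that share an endpoint do not cross. Each letter fills one block of only three consecutive places, so no two of these chords cross inside the circle. This picture is the combinatorial content of the talk. Here is how a word becomes a hypersurface.

Let $m=n+1\ge 3$, and let $x_i$ be coordinates indexed by $i\in\mathbf Z/m$, so that $x_m=x_0$. Let $N\ge 2$, and let $a=(a_i)_{i\in\mathbf Z/m}$ be integers satisfying the following condition.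

**Condition (L).** $1\le a_i\le N/2$ for all $i$, and $a_i=N/2$ for at most one $i$.

Put
$$M_i=x_i^{a_i}x_{i+1}^{N-a_i},\qquad f=\sum_{i\in\mathbf Z/m}M_i,\qquad A_{a,N}=\{x_0x_1\cdots x_n\cdot f=0\}\subset P_n\mathbf C .$$
The degree is $n+1+N$. Both exponents in $M_i$ are positive, so $M_i$ involves exactly $x_i$ and $x_{i+1}$. Since $m\ge 3$, the pairs $\{i,i+1\}$ are distinct, and so are the monomials $M_i$. The chord picture becomes the second condition.

**Condition (H).** There are no four distinct indices $i,j,k,l$, in this cyclic order, with $a_i=a_k$ and $a_j=a_l$.

In words: chords joining equal letters do not cross. The case in which all four letters agree is included, so under (H) a letter occurs at most three times.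

For the word above and $N=7$ we get, in $P_8\mathbf C$, the hypersurface of degree $9+7=16$
$$x_0x_1\cdots x_8\,\big(x_0x_1^6+x_1x_2^6+x_2x_3^6+x_3^2x_4^5+x_4^2x_5^5+x_5^2x_6^5+x_6^3x_7^4+x_7^3x_8^4+x_8^3x_0^4\big)=0. \tag{1}$$

This hypersurface serves to refute a statement about lines. We shall show that every line of $P_8\mathbf C$ either lies in (1) or meets it in at least three points. Its degree, $16=2\cdot 8$, is exactly what the statement allows.

## 2. Lines meeting a hypersurface in at most two points

A hypersurface of degree $d$ in $P_n\mathbf C$ ($n\ge1$) is the zero set of a nonzero homogeneous polynomial of degree $d$, possibly reducible. A line is a projective line $P_1\mathbf C\subset P_n\mathbf C$.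

**Definition.** A *good line* for $A$ is a line $\ell\not\subset A$ such that the set $\ell\cap A$ has at most two points.

Points are counted without multiplicity. For example, a smooth plane conic meets every line in one or two points, so all lines are good for it. For four lines in general position in $P_2\mathbf C$, a good line must pass through two intersection points that together use up all four lines. There are three such lines, one for each way to split the four lines into two pairs. For five lines in general position there is no good line, since each point lies on at most two of the five.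

**Conjecture (Zaidenberg).** For every hypersurface $A$ of degree $\le 2n$ in $P_n\mathbf C$, there is a line which meets $A$ only in at most two points. In particular, the complement of $A$ is not hyperbolic.

Here is what "in particular" rests on. The Kobayashi pseudo-distance $d_X$ of a complex manifold $X$ is the largest pseudo-distance for which every holomorphic map from the unit disc, with its Poincaré distance, into $X$ is distance-decreasing. Call $X$ *hyperbolic* if $d_X$ is a distance. Holomorphic maps decrease these pseudo-distances. Moreover $d_{\mathbf C}=0$: the disc $w\mapsto z+Rw$ passes through $z$ at $w=0$ and through $z'$ at $w=(z'-z)/R$, which tends to $0$ as $R\to\infty$. Hence a nonconstant holomorphic map $g:\mathbf C\to X$ gives two distinct points at pseudo-distance $0$, and $X$ is not hyperbolic. If $\ell$ is a good line, then $\ell\setminus A$ contains a copy of $\mathbf C^*$, and $\exp:\mathbf C\to\mathbf C^*$ is such a map.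

Three facts are quoted with the problem. The conjecture holds for a generic hypersurface of degree $\le 2n$. The complement of $2n$ hyperplanes is never hyperbolic, a consequence of a theorem of Snurnitsyn. The complement of a curve of degree $4$ in $P_2\mathbf C$ is not hyperbolic (Green). We shall use none of them.

We prove the following.

**Theorem 1.** If (L) and (H) hold, there is no good line for $A_{a,N}$.

**Corollary.** The hypersurface (1) of degree $16=2\cdot8$ in $P_8\mathbf C$ admits no line meeting it in at most two points. So the conjecture is false.

**Theorem 2.** (a) For every $n\ge8$ there is a hypersurface of degree $2n$ in $P_n\mathbf C$ without good lines. It may be taken reduced, i.e. given by a squarefree polynomial of degree $2n$. (b) For every $n\ge2$ and every $d\ge\lceil 5(n+1)/3\rceil+1$ there is a hypersurface of degree $d$ in $P_n\mathbf C$ without good lines.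

**Theorem 3.** Let $m\ge7$ and $1\le a_i<N/2$ for all $i$. Then $A_{a,N}$ has no good line if and only if (H) holds.

**Theorem 4.** If $\deg A=d\le n+1$, then through every point $p\notin A$ there is a line meeting $A$ in at most two points (in one point if $d\le n$). The bound $n+1$ is optimal for this pointwise statement.

Let $d^*(n)$ be the largest $D$ such that every hypersurface of degree $\le D$ in $P_n\mathbf C$ has a good line. Theorem 4 and Theorem 2(b) give
$$n+1\le d^*(n)\le\lceil 5(n+1)/3\rceil\qquad\text{for all } n\ge2 .$$
Also $d^*(n)\le 2n$. Indeed, take $2n+1$ hyperplanes in general position. A good line meets each of them in one point, and these points are at most two. Each point lies on at most $n$ of the hyperplanes, so two points account for at most $2n$ of them, a contradiction. For $n\ge8$, Theorem 2(a) gives $d^*(n)<2n$.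

## 3. Counting conditions, and what a point off $A$ buys

Where does $2n$ come from? Lines in $P_n\mathbf C$ form a family of dimension $2n-2$. For $d\ge 2$, the binary forms of degree $d$ with at most two zeros, together with $0$, form the closed cone $T=\{c\,\ell_1^i\ell_2^{d-i}\}$, where $\ell_1,\ell_2$ are linear forms. It has dimension $3$ in a space of dimension $d+1$. Asking that $F|_\ell\in T$ therefore costs $d-2$ conditions, and $d-2\le 2n-2$ means $d\le 2n$.

The count fails to be a proof at one exact point: $0\in T$, so every line contained in $A$ satisfies the conditions without being good. If $A$ contains a hyperplane, there is already a $(2n-4)$-dimensional family of such spurious solutions. Nothing in the count prevents all solutions from being spurious.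

The natural repair is to fix a point $p\notin A$ and use only lines through $p$. Then $F|_\ell\ne0$ automatically. The price is that only $n-1$ parameters remain, and $d-2\le n-1$ means $d\le n+1$. The repair works exactly that far. This is Theorem 4, which we now prove. We use the textbook fact that at most $r$ homogeneous forms of positive degree on $P_r\mathbf C$ have a common zero.

**Proof of Theorem 4.**

**Step 1: coordinates at $p$.** The aim is to remove the linear term of the equation along lines through $p$. Let $A=\{F=0\}$ and normalize $F(p)=1$. If $d=1$, every line through $p$ meets $A$ in exactly one point. If $d=2$, every line through $p$ meets $A$ in at most two points. This covers $d\le2$, except that for $d=2\le n$ we still owe a line with one point. Let $d\ge2$ and $H=\{v\in\mathbf C^{n+1}:dF_p(v)=0\}$. By Euler's relation $dF_p(p)=d\,F(p)=d\ne0$, so $\dim H=n$ and $p\notin H$. For $v\in H$,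
$$F(sp+tv)=s^d+\sum_{k=2}^dF_k(v)\,s^{d-k}t^k, \tag{2}$$
with $F_k$ homogeneous of degree $k$ on $H$. The term $k=1$ is $dF_p(v)\,s^{d-1}t=0$.

**Step 2: the case $2\le d\le n$.** The aim is a line with one point. The $d-1\le n-1$ forms $F_2,\dots,F_d$ have a common zero $v\neq0$ in $P(H)\cong P_{n-1}\mathbf C$. By (2), $F(sp+tv)=s^d$, so the line $pv$ meets $A$ only at $v$.

**Step 3: the case $3\le d\le n+1$.** The aim is to make $F|_\ell$ a product of a $(d-1)$-st power and one more linear form. One extra variable $\lambda$ provides the room. Write
$$(1+t)^{d-1}\big(1-(d-1)t\big)=1+\sum_{k=2}^d\gamma_kt^k .$$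
The linear term is $(d-1)-(d-1)=0$, and $\gamma_2=\binom{d-1}2-(d-1)^2=-\tfrac{d(d-1)}2\ne0$. The forms $F_k(v)-\gamma_k\lambda^k$, $2\le k\le d$, are homogeneous of degree $k$ in $(v,\lambda)\in H\oplus\mathbf C$. There are $d-1\le n$ of them, so they have a common zero $(v,\lambda)\ne0$ in $P(H\oplus\mathbf C)\cong P_n\mathbf C$. If $v=0$, then $\gamma_2\lambda^2=0$, so $\lambda=0$, a contradiction. Hence $v\ne0$. Inserting $F_k(v)=\gamma_k\lambda^k$ in (2) gives
$$F(sp+tv)=(s+\lambda t)^{d-1}\big(s-(d-1)\lambda t\big),$$
which is not identically zero and has at most two zeros.

The steps cover all $d\le n+1$: Step 1 has $d\le2$, Step 3 has $3\le d\le n+1$, and the one-point claim for $d\le n$ is in Step 1 ($d=1$) and Step 2.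

**Step 4: optimality.** The aim is an $A$ of degree $n+2$ and a point off $A$ on no good line. Let $A$ be $n+2$ hyperplanes in general position, and let $\ell$ be a good line. Each hyperplane meets $\ell$ in exactly one point. A single point lies on at most $n$ of the hyperplanes, so $\ell\cap A$ consists of two points $u,v$. The hyperplanes split as $S\sqcup S'$, those through $u$ and those through $v$, with $|S|=k\le n$ and $|S'|=n+2-k\le n$. Thus $u$ lies in a linear space of dimension $n-k$ and $v$ in one of dimension $k-2$. So $\ell$ lies in their join, of dimension at most $(n-k)+(k-2)+1=n-1$. There are finitely many partitions, so all good lines lie in a finite union of proper linear subspaces. A general point is off $A$ and on no good line. $\blacksquare$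

So this approach stops at $d=n+2$. Above that, either the point must be chosen cleverly, or there are counterexamples.

## 4. Coordinate hyperplanes turn a line into a partition

Step 4 suggests how to build counterexamples: hyperplanes force a good line to split them into two groups. Hyperplanes in general position are not enough at degree $2n$. Split the $2n$ of them into two groups of $n$, and let $u,v$ be the intersection points of the groups. No point lies on $n+1$ of the hyperplanes, so each hyperplane contains exactly one of $u,v$. Hence the line $uv$ is good.

So keep only the $n+1$ coordinate hyperplanes, and spend the remaining degree on a polynomial $f$ that has to defeat every partition. The Fermat polynomial $f=\sum x_i^N$ does not succeed. Take $q=(1,\zeta,0,\dots,0)$ with $\zeta^N=-1$ and $p=(0,0,*,\dots,*)$ with nonzero entries and $f(p)\ne0$. Then $f(p+tq)=f(p)+t^Nf(q)=f(p)$ never vanishes, and the coordinates of $p+tq$ are nonzero for $t\in\mathbf C^*$. So the line $pq$ is good. The reason is that only two exponents of $t$ occur, and the terms sharing an exponent can cancel. We want many exponents that occur only once, for every partition. The cyclic $f$ is made for this.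

**Notation.** For $\emptyset\ne J\subsetneq\mathbf Z/m$, let $e_i(J)$ be the degree of $M_i$ in the variables $x_j$, $j\in J$. Put
$$O=\{i: i\in J,\ i+1\notin J\},\qquad I=\{i:i\notin J,\ i+1\in J\},\qquad B=O\cup I .$$
From $M_i=x_i^{a_i}x_{i+1}^{N-a_i}$,
$$e_i(J)=\begin{cases}a_i& i\in O,\\ N-a_i& i\in I,\\ N& i,i+1\in J,\\ 0& i,i+1\notin J.\end{cases}\tag{3}$$
Call $i$ *lonely* for $J$ if $e_i(J)\ne e_{i'}(J)$ for all $i'\ne i$.

For the word of (1) and $J=\{0,2\}$ we have $O=\{0,2\}$ and $I=\{8,1\}$. The exponents are $e_0=e_2=1$, $e_1=6$, $e_8=4$, and $0$ for $i=3,\dots,7$. The lonely indices are $1$ and $8$.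

**Lemma 1.** If $A_{a,N}$ has a good line, then there is a $J$ with $\emptyset\ne J\subsetneq\mathbf Z/m$ for which at most one index is lonely.

*Proof.* **Step 1: find $J$.** Let $\ell$ be a good line. Since $\ell\not\subset A_{a,N}$, each $x_i|_\ell$ is a nonzero linear form. It has exactly one zero, and this zero lies in $\ell\cap A_{a,N}$. These zeros are not all the same point, because no point has all coordinates zero. So $\ell\cap A_{a,N}$ consists of exactly two points $p,q$, and each $x_i$ vanishes at exactly one of them. Put $J=\{i:x_i(p)=0\}$. Then $J$ and its complement are nonempty. The nonzero coordinates of $p$ are exactly those off $J$, and the nonzero coordinates of $q$ are exactly those in $J$.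

**Step 2: restrict $f$.** The aim is to see $f|_\ell$ as a polynomial with exponents $e_i(J)$. Choose representatives. The point $p+tq$ has coordinates $p_j$ for $j\notin J$ and $tq_j$ for $j\in J$, so
$$f(p+tq)=\sum_i\mu_it^{e_i(J)},\qquad \mu_i=M_i(p+q)\ne0 .\tag{4}$$

**Step 3: two lonely indices give a third point.** If two indices are lonely, their powers of $t$ are different and cannot be canceled. So (4) has at least two powers of $t$ with nonzero coefficient, and hence a root $t_0\in\mathbf C^*$. Then $p+t_0q$ is a third point of $\ell\cap A_{a,N}$, a contradiction. $\square$

## 5. Small words by hand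

**The word $(1,1,1)$ with $N=3$.** Here $f=x_0x_1^2+x_1x_2^2+x_2x_0^2$, and $A_{a,N}$ has degree $6$ in $P_2\mathbf C$. For $J=\{0\}$ the exponents are $(e_0,e_1,e_2)=(1,0,2)$. For $J=\{0,1\}$ they are $(3,1,2)$. All other $J$ are rotations of these two. Every index is always lonely, so by Lemma 1 there is no good line.

**The word $(1,1,1,1)$ with $N=3$.** Four equal letters violate (H). Take $J=\{0,2\}$; the exponents are $(1,2,1,2)$. With $p=(0,1,0,1)$ and $q=(1,0,-1,0)$ we have $p+tq=(t,1,-t,1)$ and
$$f(p+tq)=t\cdot1+1\cdot t^2+(-t)\cdot1+1\cdot t^2=2t^2 .$$
This vanishes only at $t=0$, and all coordinates of $p+tq$ are nonzero for $t\in\mathbf C^*$. The line $pq$ is good. So crossing chords are a real obstruction.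

**The word $(1,1,1)$ with $N=2$.** Now $a_i=N/2$ three times, which violates (L), and $f=x_0x_1+x_1x_2+x_2x_0$. With $p=(0,1,-1)$ and $q=(1,0,0)$ we get $f(p+tq)=t-1-t=-1$, and again the line is good. Here the exponents of an index in $O$ and one in $I$ coincide. Condition (L) forbids exactly that.

**All letters distinct.** If the $a_i$ are distinct and $<N/2$, the exponents on $B$ are pairwise distinct and different from $0,N$, and Theorem 1 is immediate. But $m$ distinct positive integers below $N/2$ need $N\ge 2m+1$, so the degree is at least $3m+1>2n$. To get down to $2n$ letters must repeat, and the question becomes how much repetition (H) tolerates.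

## 6. Non-crossing chords leave two lonely indices

**Proof of Theorem 1.** Assume (L) and (H), and let $\emptyset\ne J\subsetneq\mathbf Z/m$. We show that at least two indices of $B$ are lonely. By Lemma 1 this proves the theorem.

**Step 1: only indices of the same type can have equal exponents.** The aim is to reduce the problem to letters on $B$. Going around the cycle, membership in $J$ changes exactly at the elements of $B$, alternately by leaving $J$ (elements of $O$) and by entering $J$ (elements of $I$). Since $J$ is neither empty nor everything, $|B|\ge2$. Cyclically consecutive elements of $B$ lie one in $O$ and one in $I$.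

For $i,j\in B$ write $i\sim j$ if $e_i(J)=e_j(J)$. By (3) and (L), $e_i(J)=a_i\in[1,N/2]$ for $i\in O$ and $e_i(J)=N-a_i\in[N/2,N-1]$ for $i\in I$. If $i\in O$, $j\in I$ and $i\sim j$, the common value is $N/2$, so $a_i=a_j=N/2$. Here $i\ne j$ because $O\cap I=\emptyset$, and this is excluded by (L). Hence:

* if $i\sim j$, then $i,j$ are both in $O$ or both in $I$, and so $a_i=a_j$;
* consecutive elements of $B$ are not equivalent;
* the values on $B$ lie in $[1,N-1]$, so they differ from the values $0,N$ taken off $B$.

By the last point, an index of $B$ whose $\sim$-class is a singleton is lonely. We need two singleton classes.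

**Step 2: reduce to two arcs.** If all classes are singletons, we are done, because $|B|\ge2$. Otherwise take $i\ne k$ in $B$ with $i\sim k$. They divide $B\setminus\{i,k\}$ into two disjoint open arcs. Both are nonempty, since $i,k$ are not consecutive in $B$. We claim that each of the two open arcs contains a singleton class; this gives two of them.

**Step 3: an innermost chord encloses only singletons.** The aim is to prove the claim for one of the arcs, say the one from $i$ to $k$. Write $[i',k']$ for closed arcs of $B$. Among all pairs $(i',k')$ of distinct equivalent elements with $[i',k']\subset[i,k]$, choose one for which $[i',k']$ has the fewest elements. The pair $(i,k)$ itself qualifies, so there is a choice. The open arc $(i',k')$ is nonempty, because equivalent elements are not consecutive. Let $x$ be in it, and suppose $x\sim y$ with $y\ne x$.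

* If $y\in[i',k']$, then $x,y$ are the ends of a closed arc inside $[i',k']$. It is strictly smaller, because $x$ is neither $i'$ nor $k'$, so the arc misses $i'$ or $k'$. This contradicts minimality.
* If $y\notin[i',k']$, then $i',x,k',y$ are four distinct indices in cyclic order. By Step 1, $a_{i'}=a_{k'}$ and $a_x=a_y$. This contradicts (H).

So $\{x\}$ is a singleton class, and $x$ lies in the open arc from $i$ to $k$. The other arc is treated in the same way. $\blacksquare$

## 7. Blocks of three, and the counterexample in $P_8\mathbf C$

**Lemma 2.** Suppose the cyclic word $a$ consists of consecutive constant blocks with distinct letters, each block of length at most $3$. Then (H) holds.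

*Proof.* Let $i,j,k,l$ be distinct, in cyclic order, with $a_i=a_k$ and $a_j=a_l$. If all four letters are equal, a letter occurs four times, which is impossible. Otherwise $a_i\ne a_j$. The places with letter $a_i$ form a cyclic interval containing $i$ and $k$, so one of the two arcs between $i$ and $k$ carries only the letter $a_i$. But $j$ and $l$ lie in different arcs, so one of them carries $a_i$. This contradicts $a_j=a_l\ne a_i$. $\square$

**Proof of the Corollary.** Take $N=7$ and $a=(1,1,1,2,2,2,3,3,3)$. All $a_i\le3<7/2$, so (L) holds, and (H) holds by Lemma 2. Theorem 1 applies to $A_{a,N}$, which is (1), of degree $9+7=16=2\cdot8$. $\blacksquare$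

How long can such words be for given $N$? Use each of the letters $1,\dots,\lfloor (N-1)/2\rfloor$ up to three times and, if $N$ is even, the letter $N/2$ once. Block words satisfying (L) and (H) then exist for every length $m$ with $3\le m\le L(N)$, where
$$L(2s+1)=3s,\qquad L(2s)=3(s-1)+1=3s-2 .\tag{5}$$
Words other than block words would not help: under (H) each letter occurs at most three times, and under (L) the letter $N/2$ at most once, so no word satisfying both is longer than $L(N)$.

**Proof of Theorem 2, except reducedness.**

**Step 1: part (a), degree exactly $2n$.** Take $N=n-1$, so that the degree is $n+1+N=2n$. We need a word of length $n+1$, i.e. $n+1\le L(n-1)$. If $n-1=2s+1$ with $s\ge3$ (so $n=8,10,12,\dots$), then $n+1=2s+3\le3s=L(n-1)$. If $n-1=2s$ with $s\ge4$ (so $n=9,11,13,\dots$), then $n+1=2s+2\le3s-2=L(n-1)$. These cases cover all $n\ge8$, and Theorem 1 applies. For instance, $n=9$ has $N=8$ and the word $(1,1,1,2,2,2,3,3,3,4)$.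

**Step 2: part (b), the smallest degree.** Put $m=n+1\ge3$. The following choices satisfy $m\le L(N)$ by (5):

* $m=3s$, $N=2s+1$: the degree is $m+N=5s+1$, and $\lceil 5m/3\rceil+1=5s+1$.
* $m=3s-1$, $N=2s+1$: the degree is $m+N=5s$, and $\lceil 5m/3\rceil+1=\lceil 5s-\tfrac53\rceil+1=5s$.
* $m=3s-2$, $N=2s$: the degree is $m+N=5s-2$, and $\lceil 5m/3\rceil+1=\lceil5s-\tfrac{10}3\rceil+1=5s-2$.

So Theorem 1 gives an example of degree $\lceil5(n+1)/3\rceil+1$.

**Step 3: part (b), larger degrees.** Multiply the equation by further linear forms. A good line for the larger hypersurface is not contained in the smaller one and meets it in a subset of at most two points. It would be good for the smaller one, which has no good line. $\blacksquare$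

For $2\le n\le7$ the inequality $n+1\le L(n-1)$ fails whenever $N=n-1\ge2$: $L(2),\dots,L(6)$ are $1,3,4,6,7$, while $n+1$ is $4,5,6,7,8$. For $n=2$ one would need $N=1$. So Theorem 1 gives no example of degree $2n$ in this range.

## 8. The exponent matrix makes the monomials independent

Reducedness, Theorem 3 and the last section all need one fact: on the torus $(\mathbf C^*)^m$, the values of $M_0,\dots,M_n$ can be prescribed freely.

**Lemma 3.** Let $E=(E_{ij})$ be the exponent matrix, $E_{ij}$ being the exponent of $x_j$ in $M_i$. Under (L),
$$\det E=\prod_ia_i+(-1)^{m-1}\prod_i(N-a_i)\ne0 ,\tag{6}$$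
and the map $(\mathbf C^*)^m\to(\mathbf C^*)^m$, $c\mapsto(M_i(c))_i$, is surjective.

*Proof.* Row $i$ has the entry $a_i$ in column $i$, the entry $N-a_i$ in column $i+1$, and zeros elsewhere. If a permutation contributing to $\det E$ sends $i$ to $i+1$, it cannot send $i+1$ to $i+1$, so it sends $i+1$ to $i+2$, and so on around the cycle. Hence only the identity and the $m$-cycle contribute, and the $m$-cycle has sign $(-1)^{m-1}$. By (L), $0<a_i\le N-a_i$ with at most one equality, and $m\ge3$, so $\prod a_i<\prod(N-a_i)$ and $\det E\neq0$.

For surjectivity, let the targets be $e^{b_i}$, solve $Ew=b$ with $w\in\mathbf C^m$, and put $c_j=e^{w_j}$. Then $M_i(c)=e^{(Ew)_i}=e^{b_i}$. $\square$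

**Reducedness in Theorem 2(a).**

**Step 1: $f$ has no singular point on the torus.** We have $x_j\partial_jf=\sum_iE_{ij}M_i$. At a point of $(\mathbf C^*)^m$ the vector $(M_i)$ is nonzero and $E$ is nonsingular, so these sums do not all vanish. Hence $df\ne0$ there.

**Step 2: $f$ is squarefree.** Suppose $g$ is irreducible and $g^2\mid f$. At each zero of $g$ we have $df=0$, so by Step 1 the polynomial $g$ has no zero in the torus. Thus $x_0\cdots x_n$ vanishes on $\{g=0\}$. By the Nullstellensatz and irreducibility, $g$ divides $x_0\cdots x_n$, so $g$ is a constant times some $x_j$. But $x_j\nmid f$: exactly $m-2\ge1$ of the distinct monomials $M_i$ do not involve $x_j$. This is a contradiction.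

**Step 3: the full equation.** Since $f$ is squarefree and divisible by no $x_j$, the product $x_0\cdots x_n f$ is squarefree. This applies to the hypersurfaces $A_{a,N}$ used for Theorem 2(a). $\blacksquare$

**Proof of Theorem 3.** The hypothesis $1\le a_i<N/2$ implies (L), so if (H) holds, Theorem 1 says there is no good line. Conversely, suppose (H) fails. We have distinct $i,j,k,l$ in cyclic order with $a_i=a_k=\alpha$ and $a_j=a_l=\beta$. We construct a good line.

**Step 1: choose $J$ so that the crossing pairs are exactly the boundary.** Let
$$J=\{j+1,\dots,k\}\cup\{l+1,\dots,i\}$$
(cyclic intervals). The complement is $\{i+1,\dots,j\}\cup\{k+1,\dots,l\}$. All four intervals are nonempty, so $O=\{i,k\}$ and $I=\{j,l\}$. By (3) the exponents are $\alpha$ for $i,k$; $N-\beta$ for $j,l$; $N$ for some number $r$ of further indices; and $0$ for the remaining $s$ indices. Here $r+s=m-4\ge3$, and $0<\alpha<N/2<N-\beta<N$.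

**Step 2: choose which group survives.** The aim is to cancel every power of $t$ except one. The pairs $\{i,k\}$ and $\{j,l\}$ can be canceled. Of the groups of sizes $r$ and $s$, call one $G$ (to survive) and the other $G'$ (to be canceled) so that $|G|\ge1$ and $|G'|\ne1$. This is possible. If one of the groups has size $1$, call it $G$; the other then has size at least $2$. If neither has size $1$, call a nonempty one $G$.

**Step 3: realize the cancellation.** Nonzero complex numbers indexed by $G'$ can be chosen with sum $0$, because $|G'|$ is $0$ or at least $2$. Those indexed by $G$ can be chosen with nonzero sum, because $|G|\ge1$. So by Lemma 3 there is $c\in(\mathbf C^*)^m$ with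
$$M_i(c)=1=-M_k(c),\quad M_j(c)=1=-M_l(c),\quad \sum_{\nu\in G'}M_\nu(c)=0,\quad \kappa:=\sum_{\nu\in G}M_\nu(c)\ne0 .$$
Let $p$ be the part of $c$ supported off $J$ and $q$ the part supported on $J$. Then $f(p+tq)=\sum_\nu M_\nu(c)t^{e_\nu(J)}=\kappa t^e$ with $e\in\{0,N\}$. For $t\in\mathbf C^*$ this is nonzero and all coordinates of $p+tq$ are nonzero. The points $p$ and $q$ have zero coordinates, so they lie in $A_{a,N}$. Hence the line $pq$ is not contained in $A_{a,N}$ and meets it exactly in $p$ and $q$. $\blacksquare$

## 9. Entire curves in the complements

The conjecture's "in particular" is a separate matter. The hypersurfaces $A_{a,N}$ do not refute it.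

**Proposition 1.** Under (L), there is a nonconstant entire curve in $P_n\mathbf C\setminus A_{a,N}$. So this complement is not hyperbolic.

*Proof.* The idea is to let two terms of $f$ vary and cancel each other, while the rest stay constant. The matrix $E$ has integer entries and $\det E\ne0$, so by (6) there is $w\in\mathbf Q^m$ with
$$a_iw_i+(N-a_i)w_{i+1}=\begin{cases}1& i=0,1,\\0&\text{otherwise.}\end{cases}$$
By Lemma 3 there is $c\in(\mathbf C^*)^m$ with $M_1(c)=-1$ and $M_i(c)=1$ for $i\ne1$. Put $x_i(z)=c_ie^{w_iz}$. No $x_i(z)$ vanishes. Since $M_i(x(z))=M_i(c)\,e^{(a_iw_i+(N-a_i)w_{i+1})z}$,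
$$f(x(z))=e^z-e^z+(m-2)=m-2\ne0 .$$
So $z\mapsto[x(z)]$ maps $\mathbf C$ into the complement. If $w$ were constant, all the numbers $a_iw_i+(N-a_i)w_{i+1}$ would be equal, but for $m\ge3$ both values $1$ and $0$ occur. So $w_i\ne w_j$ for some $i,j$. The ratio $x_i/x_j$ is then a nonzero constant times $e^{(w_i-w_j)z}$, and the curve is nonconstant. By Section 2, the complement is not hyperbolic. $\square$

So the asserted existence of lines is false for every $n\ge8$. The arguments above do not decide whether complements of hypersurfaces of degree $\le2n$ are always non-hyperbolic. They do not decide the line statement for $3\le n\le7$ either.
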